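\title{Generic rigidity of body-pin frameworks in three dimensions}

\begin{abstract}
A body-pin framework is a system of rigid bodies in $\mathbb{R}^3$ joined in pairs at points, the pins. Jackson, Jord\'an and Tanigawa conjectured that a generic body-pin framework is rigid if and only if a count holds for every partition of the set of bodies, in which two parts joined by $1$, $2$ or at least $3$ pins contribute $3$, $5$ or $6$. We prove this conjecture in a stronger form, as an exact formula for the dimension of the space of infinitesimal motions. The starting point is that in a generic framework the force that a self-stress transmits through a pin is parallel to the axis about which any infinitesimal motion turns at that pin. As consequences we obtain the rank of the three-dimensional rigidity matroid of line graphs of graphs of minimum degree at least three, and the rigidity of generic body-pin realizations of $5$-edge-connected graphs.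
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Body-pin frameworks}

Graphs in this paper are finite and loopless, and parallel edges are allowed. A \emph{body-pin framework} in $\mathbb{R}^3$ is a pair $(G,p)$, where $G=(V,E)$ is a graph and $p\colon E\to\mathbb{R}^3$, $e\mapsto p_e$, is a map. A vertex represents a rigid body, an edge $e=uv$ represents a pin joining the bodies $u$ and $v$, and $p_e$ is the position of that pin. Let $\mathrm{Euc}(3)$ be the group of isometries of $\mathbb{R}^3$. A \emph{replacement} of $(G,p)$ is a map $m\colon V\to\mathrm{Euc}(3)$, $v\mapsto m_v$, with $m_u(p_e)=m_v(p_e)$ for every edge $e=uv$: each body is moved by its own isometry, and no pin is torn apart. A \emph{nontrivial finite motion} is a continuous family $m^t$, $t\in[0,1]$, of replacements such that $m^0_v$ is the identity for all $v$ and $m^t_u\neq m^t_v$ for some $u,v\in V$ and some $t\in(0,1]$. The framework is \emph{rigid} if it has no nontrivial finite motion. The configuration $p$ is \emph{generic} if its $3|E|$ coordinates are algebraically independent over $\mathbb{Q}$, and $(G,p)$ is then a \emph{generic realization} of $G$. The question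 is which graphs $G$ have rigid generic realizations.

\subsection{The count}

A body has six degrees of freedom and a pin imposes three equations. If we freeze the bodies in each part of a partition $\mathcal{P}$ of $V$ into a single body, we get a framework with $|\mathcal{P}|$ bodies, and any motion of it is a motion of the original framework. Discounting the six degrees of freedom of the framework as a whole, one would first guess that rigidity holds when, for every $\mathcal{P}$, three times the number of edges between different parts is at least $6(|\mathcal{P}|-1)$. This guess fails for two bodies joined by two pins: the count reads $6\geq 6$, but one body turns about the line through the two pins. Two bodies that share $0$, $1$, $2$ or at least $3$ pins in general position have $6$, $3$, $1$ or $0$ relative degrees of freedom, so the pins between them remove only $0$, $3$, $5$ or $6$. Accordingly, for disjoint $X,X'\subseteq V$ let $d_G(X,X')$ be the number of edges of $G$ between $X$ and $X'$, put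
\[
h_G(X,X')=\begin{cases}
6 & \text{if } d_G(X,X')\geq 3,\\
5 & \text{if } d_G(X,X')=2,\\
3 & \text{if } d_G(X,X')=1,\\
0 & \text{if } d_G(X,X')=0,
\end{cases}
\]
and for a partition $\mathcal{P}$ of $V$ let $h_G(\mathcal{P})$ be the sum of $h_G(X,X')$ over all unordered pairs $\{X,X'\}$ of distinct parts. Jackson, Jord\'an and Tanigawa conjectured that the corrected count characterizes generic rigidity. We prove their conjecture.

\begin{theorem}\label{thm:rigid}
A generic body-pin realization of a graph $G=(V,E)$ in $\mathbb{R}^3$ is rigid if and only if
\[
h_G(\mathcal{P})\geq 6(|\mathcal{P}|-1)\qquad\text{for every partition }\mathcal{P}\text{ of }V.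
\]
\end{theorem}

The partition into singletons does not suffice. Let $a$ and $b$ be joined by three pins, and let $c$ be joined to each of $a$ and $b$ by one pin. The singletons give $6+3+3\geq 12$. The partition $\{a,b\},\{c\}$ gives $5<6$, and indeed $c$ turns about the line through its two pins.

Theorem~\ref{thm:rigid} follows from a formula for the number of infinitesimal degrees of freedom. An \emph{infinitesimal isometry} of $\mathbb{R}^3$ is a vector field $x\mapsto\omega\times x+\tau$ with $\omega,\tau\in\mathbb{R}^3$. These fields form a six-dimensional space, the tangent space at the identity of the group $SE(3)$ of orientation-preserving isometries. An \emph{infinitesimal motion}, or \emph{motion} for short, of $(G,p)$ assigns to each $v\in V$ an infinitesimal isometry $M_v$ such that $M_u(p_e)=M_v(p_e)$ for every edge $e=uv$. The motions form a vector space $\operatorname{Mot}(G,p)$, which contains the six-dimensional space of constant maps.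

\begin{theorem}\label{thm:dof}
Let $p$ be generic, and let $\mathcal{P}^*$ be the partition of $V$ into the classes of the equivalence relation ``$M_u=M_v$ for all $M\in\operatorname{Mot}(G,p)$''. Then $d_G(X,X')\leq 2$ for distinct $X,X'\in\mathcal{P}^*$, and
\[
\dim\operatorname{Mot}(G,p)=6|\mathcal{P}^*|-h_G(\mathcal{P}^*)=\max_{\mathcal{P}}\bigl\{6|\mathcal{P}|-h_G(\mathcal{P})\bigr\}.
\]
Every partition attaining the maximum refines $\mathcal{P}^*$.
\end{theorem}

\begin{example}\label{ex:cycle}
Let $G$ be a cycle of length $n\geq 3$ with every edge doubled: a ring of $n$ bodies in which consecutive bodies share a hinge. The singletons give $6n-5n=n$ and the partition $\{V\}$ gives $6$. No partition gives more. Indeed, let $\mathcal{P}$ have $k$ parts, and form the connected simple graph on the parts in which two parts are adjacent when an edge of $G$ joins them. Each adjacent pair contributes at least $5$. If there are at least $k$ adjacent pairs, then $6k-h_G(\mathcal{P})\leq k\leq n$. Otherwise this graph is a tree, the cycle projects to a closed walk that crosses each edge of the tree at least twice, each adjacent pair is joined by at least four edges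 of $G$, and $6k-h_G(\mathcal{P})=6k-6(k-1)=6$. So $\dim\operatorname{Mot}(G,p)=\max\{6,n\}$, and the generic ring is rigid exactly when $n\leq 6$.
\end{example}

\subsection{The method}

That the count is necessary is elementary (Lemma~\ref{lem:lower}). For the converse we contract the classes of $\mathcal{P}^*$, so that any two bodies can move relative to each other, and we must show that the pin equations of the contracted framework have no dependencies beyond the one carried by each pair of parallel edges. Dependencies are self-stresses, that is, systems of forces through the pins that keep every body in equilibrium. We take a minimal graph $C$ with an unexpected self-stress and use three tools.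

The first is the parallelism lemma of Section~\ref{sec:parallel}. In a generic framework, the force through a pin points along the axis of the relative rotation of the two bodies at that pin, for every motion and every stress. Since all bodies of $C$ move relative to each other, this fixes the line of every force. The second tool is to move the pins of one body while all other pins stay fixed. The motions of the rest of the framework do not change, and an identity that holds for all generic positions of the moving pins holds for all positions. The third tool is a count: minimality forces $C$ to be sparse on average, while the first two tools exclude every sparse vertex except a body with three single pins (Section~\ref{sec:minimal}), and show that the neighbors of such a body have at least six neighbors each (Section~\ref{sec:three}). These facts are incompatible (Section~\ref{sec:count}). Section~\ref{sec:cor} gives two consequences, for line graphs and for $5$-edge-connected graphs.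

\section{Infinitesimal isometries, forces and lines}\label{sec:lines}

\subsection{One space for motions and forces}

We write $\xi=(\omega,\tau)\in\mathbb{R}^3\times\mathbb{R}^3=\mathbb{R}^6$ for the field $\xi(x)=\omega\times x+\tau$. A force $f\in\mathbb{R}^3$ applied at a point $p$ is recorded together with its moment about the origin, as the vector $(f,p\times f)\in\mathbb{R}^6$. On $\mathbb{R}^6$ we use the symmetric bilinear form and the quadratic form
\[
\langle(\omega,\tau),(f,g)\rangle=\omega\cdot g+\tau\cdot f,\qquad Q(\omega,\tau)=\omega\cdot\tau=\tfrac12\langle(\omega,\tau),(\omega,\tau)\rangle .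
\]
The form computes the rate at which a force does work on a moving body:
\begin{equation}\label{eq:power}
\langle\xi,(f,p\times f)\rangle=\omega\cdot(p\times f)+\tau\cdot f=f\cdot\xi(p).
\end{equation}
It is nondegenerate, so $\dim U^\perp=6-\dim U$ for every subspace $U$. A subspace $U$ is \emph{totally isotropic} if $U\subseteq U^\perp$. By the identity $\langle\xi,\xi'\rangle=Q(\xi+\xi')-Q(\xi)-Q(\xi')$ this holds if and only if $Q$ vanishes on $U$. A totally isotropic subspace has dimension at most $3$, and $U^\perp=U$ if its dimension is $3$.

For $p\in\mathbb{R}^3$ let
\[
L_p=\{\xi\in\mathbb{R}^6:\xi(p)=0\}=\{(f,p\times f):f\in\mathbb{R}^3\}.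
\]
The two descriptions agree because $\omega\times p+\tau=0$ means $\tau=p\times\omega$. Thus the motions that fix $p$ and the forces applied at $p$ form the same three-dimensional subspace, and it makes sense to ask whether a motion and a force are parallel. By \eqref{eq:power}, $L_p$ is totally isotropic, so $L_p^\perp=L_p$. An element $\xi=(\omega,\tau)$ of $L_p$ is determined linearly by $\omega$, and $\xi(x)=\omega\times(x-p)$. If $\xi\neq 0$, its zero set is therefore a line through $p$, the \emph{axis} of $\xi$.

\subsection{Exterior products}

A nonzero element of $L_p$ is a line with a magnitude, and the exterior square of $\mathbb{R}^4$ is the natural language for lines. For $X=(x,s)$ and $Y=(y,r)$ in $\mathbb{R}^4=\mathbb{R}^3\times\mathbb{R}$ put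
\[
X\wedge Y=(sy-rx,\;x\times y)\in\mathbb{R}^6 .
\]
This map is bilinear and alternating, and it sends the six pairs of standard basis vectors of $\mathbb{R}^4$ to a basis of $\mathbb{R}^6$, so it identifies $\bigwedge^2\mathbb{R}^4$ with $\mathbb{R}^6$. We use the standard facts that $X\wedge Y\neq0$ if and only if $X,Y$ are independent, that two nonzero products $X\wedge Y$ and $Z\wedge T$ are proportional if and only if $\operatorname{span}(X,Y)=\operatorname{span}(Z,T)$, and that the products $X_i\wedge X_j$, $i<j$, of independent vectors $X_i$ are independent. With $Z=(z,a)$, $T=(u,b)$ and $[\,\cdot,\cdot,\cdot\,]$ the triple product,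
\[
\langle X\wedge Y,Z\wedge T\rangle=s[y,z,u]-r[x,z,u]+a[x,y,u]-b[x,y,z].
\]
Expanding the determinant with rows $X,Y,Z,T$ along its last column gives the same four terms with opposite signs, so
\begin{equation}\label{eq:det}
\langle X\wedge Y,Z\wedge T\rangle=-\det(X,Y,Z,T).
\end{equation}
For $p\in\mathbb{R}^3$ write $\hat p=(p,1)$. Points are affinely independent if and only if the vectors $\hat p$ are linearly independent.

\begin{lemma}\label{lem:wedge}
Let $p,q,r\in\mathbb{R}^3$ and $\xi\in\mathbb{R}^6$.
\begin{enumerate}
\item[(a)] $L_p=\hat p\wedge\mathbb{R}^4$.
\item[(b)] $\langle\xi,\hat p\wedge\hat q\rangle=(q-p)\cdot\xi(p)=(q-p)\cdot\xi(q)$, and $L_p\cap L_q=\mathbb{R}\,\hat p\wedge\hat q$ if $p\neq q$.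
\item[(c)] If $p,q,r$ are not collinear, then $L_p\cap L_q\cap L_r=0$.
\item[(d)] The vectors $\hat x\wedge\hat y$ with $x,y\in\mathbb{R}^3$ span $\mathbb{R}^6$.
\item[(e)] $Q(\xi)=0$ if and only if $\xi=X\wedge Y$ for some $X,Y\in\mathbb{R}^4$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $\hat p\wedge(y,s)=(f,p\times f)$ with $f=y-sp$.
(b) With $f=q-p$ we have $\hat p\wedge\hat q=(f,p\times q)=(f,p\times f)=(f,q\times f)$, and \eqref{eq:power} gives the formula. An element $(f,p\times f)$ lies in $L_q$ if and only if $(p-q)\times f=0$, that is, $f\in\mathbb{R}(q-p)$ when $p\neq q$.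
(c) A nonzero element of $L_p$ vanishes only on a line.
(d) The vectors $\hat x$ span $\mathbb{R}^4$.
(e) If $\xi=X\wedge Y$, then $2Q(\xi)=-\det(X,Y,X,Y)=0$. Conversely let $\xi=(\omega,\tau)$ with $\omega\cdot\tau=0$. If $\omega\neq0$, then $\tau=x\times\omega$ for some $x$, so $\xi\in L_x=\hat x\wedge\mathbb{R}^4$. If $\omega=0$, write $\tau=x\times y$; then $\xi=(x,0)\wedge(y,0)$.
\end{proof}

The next lemma is the infinitesimal rigidity of a triangle.

\begin{lemma}\label{lem:triangle}
Let $q_1,q_2,q_3\in\mathbb{R}^3$ be non-collinear and let $u_1,u_2,u_3\in\mathbb{R}^3$. There is $\xi\in\mathbb{R}^6$ with $\xi(q_i)=u_i$ for $i=1,2,3$ if and only if $(q_j-q_i)\cdot(u_j-u_i)=0$ for all $i<j$. In that case $\xi$ is unique.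
\end{lemma}

\begin{proof}
The map $\xi\mapsto(\xi(q_1),\xi(q_2),\xi(q_3))\in\mathbb{R}^9$ is injective by Lemma~\ref{lem:wedge}(c), and its image satisfies the three equations by Lemma~\ref{lem:wedge}(b). It remains to see that the solution space has dimension $6$, that is, that the equations are independent. In a vanishing combination with coefficients $c_{12},c_{13},c_{23}$, the coefficient of $u_1$ gives $c_{12}(q_2-q_1)+c_{13}(q_3-q_1)=0$. Hence $c_{12}=c_{13}=0$, and then $c_{23}=0$.
\end{proof}

The spaces $L_p$ are not the only maximal totally isotropic subspaces. In projective terms these subspaces consist of the lines through a point or of the lines in a plane, and both kinds will have to be considered in Section~\ref{sec:three}.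

\begin{lemma}\label{lem:isotropic}
A three-dimensional totally isotropic subspace $U\subseteq\mathbb{R}^6$ is either $c\wedge\mathbb{R}^4$ for some nonzero $c\in\mathbb{R}^4$, or $\bigwedge^2\Pi$ for some three-dimensional subspace $\Pi\subseteq\mathbb{R}^4$.
\end{lemma}

\begin{proof}
Let $\xi_1,\xi_2,\xi_3$ be a basis of $U$. By Lemma~\ref{lem:wedge}(e), $\xi_i$ spans $\bigwedge^2P_i$ for a two-dimensional subspace $P_i\subseteq\mathbb{R}^4$, and the $P_i$ are distinct. Since $\langle\xi_i,\xi_j\rangle=0$, formula \eqref{eq:det} shows that $P_i+P_j\neq\mathbb{R}^4$, so $\dim(P_i\cap P_j)=1$ for $i\neq j$. If some $c\neq0$ lies in $P_1\cap P_2\cap P_3$, then $U\subseteq c\wedge\mathbb{R}^4$. Otherwise $P_1\cap P_3$ and $P_2\cap P_3$ are distinct one-dimensional subspaces, which span $P_3$. Then $P_3$ lies in the three-dimensional space $\Pi=P_1+P_2$, and $U\subseteq\bigwedge^2\Pi$. In both cases the larger space has dimension $3$, so equality holds.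
\end{proof}

\begin{lemma}\label{lem:pairs}
Let $S\subseteq\mathbb{R}^6\times\mathbb{R}^6$ be a linear subspace of dimension at least $3$ such that $A_1,A_2$ are linearly dependent for every $(A_1,A_2)\in S$. Then there are $(\alpha_1,\alpha_2)\neq(0,0)$ and a subspace $U\subseteq\mathbb{R}^6$ with $\dim U=\dim S$ and $S=\{(\alpha_1N,\alpha_2N):N\in U\}$.
\end{lemma}

\begin{proof}
Every nonzero element of $S$ has the form $a\otimes N=(a_1N,a_2N)$ with $a\in\mathbb{R}^2\setminus\{0\}$ and $N\neq0$. If $a,a'$ are independent and $N,N'$ are independent, then the two components $a_1N+a_1'N'$ and $a_2N+a_2'N'$ of $a\otimes N+a'\otimes N'$ are independent. So any two nonzero elements $a\otimes N$, $a'\otimes N'$ of $S$ have $a\parallel a'$ or $N\parallel N'$. Suppose that $a\nparallel a'$ for some such pair. Then $N\parallel N'$, and a third nonzero element $a''\otimes N''$ with $N''\nparallel N$ would have $a''\parallel a$ and $a''\parallel a'$, which is impossible. Hence $S\subseteq\mathbb{R}^2\otimes N$ and $\dim S\leq2$, contrary to the hypothesis. So all nonzero elements of $S$ have the form $\alpha\otimes N$ for one fixed $\alpha$, and we take $U=\{N:\alpha\otimes N\in S\}$.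
\end{proof}

\subsection{Thin sets and semialgebraic dimension}\label{sec:thin}

Call a subset of $\mathbb{R}^m$ \emph{thin} if it is contained in a countable union of zero sets of nonzero real polynomials. A thin set has Lebesgue measure zero, so its complement is dense. Suppose that the coordinates of $p'\in\mathbb{R}^l$ are algebraically independent over $\mathbb{Q}$. Then
\begin{equation}\label{eq:thin}
\text{the set of }q\in\mathbb{R}^m\text{ for which }(p',q)\text{ is not generic is thin.}
\end{equation}
Indeed, a nonzero polynomial $P(x,y)=\sum_\beta c_\beta(x)y^\beta$ with integer coefficients has some $c_\beta\neq0$, hence $c_\beta(p')\neq0$, so $P(p',\cdot)$ is a nonzero polynomial; and there are countably many such $P$.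

A subset of $\mathbb{R}^m$ is \emph{semialgebraic} if it is a finite union of sets defined by finitely many polynomial equations and strict inequalities, and a map is semialgebraic if its graph is. Images of semialgebraic sets under semialgebraic maps are semialgebraic. A semialgebraic set is a finite union of cells homeomorphic to open cubes, and its dimension is the largest dimension of a cell; for a submanifold this is the usual dimension. We use two facts from \cite[Chapter~2]{BCR}.
\begin{enumerate}
\item[(D1)] If $\pi\colon S\to S'$ is a semialgebraic map whose fibers have dimension at most $d$, then $\dim S\leq\dim\pi(S)+d$.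
\item[(D2)] A semialgebraic subset of a real vector space $Z$ of dimension $\dim Z$ has nonempty interior in $Z$; so a polynomial that vanishes on it vanishes on $Z$.
\end{enumerate}
By (D2), the zero set of a nonzero polynomial on $\mathbb{R}^m$ has dimension at most $m-1$.

\section{Motions and stresses}\label{sec:motions}

Let $\Delta=(V,E)$ be a graph and $p\colon E\to\mathbb{R}^3$. Fix an orientation of the edges, and let $\varepsilon(v,e)$ be $1$, $-1$ or $0$ according as $v$ is the tail of $e$, the head of $e$, or neither. For a map $M\colon V\to\mathbb{R}^6$ and an edge $e$ with tail $u$ and head $v$ put $N_e=M_u-M_v$. Then $M$ is a motion if and only if $N_e\in L_{p_e}$ for all $e$. A \emph{stress} of $(\Delta,p)$ is a map $F\colon E\to\mathbb{R}^6$ with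
\[
F_e\in L_{p_e}\ \text{ for all } e,\qquad \sum_{e}\varepsilon(v,e)F_e=0\ \text{ for all } v.
\]
Here $F_e=(f_e,p_e\times f_e)$ is the force that the pin $e$ exerts on its tail, $-F_e$ is the force on its head, and the second condition says that the forces and moments on each body balance. Let $\operatorname{Str}(\Delta,p)$ be the space of stresses. For arbitrary maps $M\colon V\to\mathbb{R}^6$ and $F\colon E\to\mathbb{R}^6$, rearranging the sum gives
\begin{equation}\label{eq:adjoint}
\sum_{e}\langle N_e,F_e\rangle=\sum_{v}\Bigl\langle M_v,\sum_e\varepsilon(v,e)F_e\Bigr\rangle .
\end{equation}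

Let $R(p)\colon(\mathbb{R}^6)^V\to(\mathbb{R}^3)^E$ be the linear map $M\mapsto(N_e(p_e))_e$. Its kernel is $\operatorname{Mot}(\Delta,p)$. A vector $(f_e)_e$ is orthogonal to its image if and only if $F_e=(f_e,p_e\times f_e)$ satisfies $\sum_e\langle N_e,F_e\rangle=0$ for all $M$, by \eqref{eq:power}. By \eqref{eq:adjoint} and nondegeneracy this holds if and only if $F$ is a stress. So $\dim\operatorname{Str}=3|E|-\operatorname{rank}R(p)$, and
\begin{equation}\label{eq:index}
\dim\operatorname{Mot}(\Delta,p)=6|V|-3|E|+\dim\operatorname{Str}(\Delta,p).
\end{equation}
Stresses thus measure exactly how far the naive count is from the truth.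

\subsection{What genericity gives}\label{sec:generic}

A polynomial in the coordinates of $p$ with integer coefficients that vanishes at a generic point vanishes identically. Hence any two, three or four distinct pins of a generic configuration are affinely independent. Moreover, a matrix whose entries are such polynomials attains its maximal rank at every generic $p$, and its rank is constant near such a $p$, because a nonzero minor stays nonzero. This applies to $R(p)$, so $\dim\operatorname{Mot}$ and $\dim\operatorname{Str}$ are the same for all generic $p$. The statement ``$M_u=M_v$ for all motions $M$'' says that the rank of $R(p)$ does not grow when the six equations $M_u-M_v=0$ are added, so it holds for all generic $p$ or for none.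

\subsection{Rigidity and infinitesimal rigidity}

\begin{lemma}\label{lem:infrigid}
For generic $p$, the framework $(G,p)$ is rigid if and only if $\dim\operatorname{Mot}(G,p)=6$.
\end{lemma}

\begin{proof}
If $|V|=1$, both statements hold, so let $|V|\geq2$.

Suppose that $\dim\operatorname{Mot}=6$; this direction does not use genericity. Consider $g\colon SE(3)^V\to(\mathbb{R}^3)^E$, $g(m)=(m_u(p_e)-m_v(p_e))_{e=uv}$. Its differential at the identity is $R(p)$, of rank $6|V|-6$. Choose $6|V|-6$ components of $g$ with independent differentials there. Near the identity their common zero set is a six-dimensional manifold. It contains all nearby replacements, and it contains the diagonal copy of $SE(3)$, a submanifold of the same dimension, which is therefore open in it. So all replacements near the identity are diagonal. Now let $m^t$ be a continuous family of replacements with $m^0$ the identity; by continuity it lies in $SE(3)^V$. Let $T$ be the supremum of those $s$ for which $m^t$ is diagonal on $[0,s]$. The diagonal is closed, so $m^T=(g_0,\dots,g_0)$ for some $g_0$. For $t$ near $T$ the map $v\mapsto g_0^{-1}m^t_v$ is a replacement near the identity, hence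 diagonal. So $T=1$, and the family is not a nontrivial finite motion.

Suppose that $\dim\operatorname{Mot}>6$. If some body has at most two pins, rotate it about a line through its pins and keep the other bodies fixed; this is a nontrivial finite motion. So assume that every body has at least three pins. We then move the pins instead of the bodies. Let $\phi$ be the polynomial map that assigns to a configuration in $(\mathbb{R}^3)^E$ the squared distances between all pairs of pins that share a body. The map $M\mapsto(M_u(p_e))_{e=uv}$ is well defined on $\operatorname{Mot}$, it is injective by Lemma~\ref{lem:wedge}(c), and its image lies in $\ker d\phi_p$ by Lemma~\ref{lem:wedge}(b). Hence $\dim\ker d\phi_p>6$. Since $p$ is generic, $d\phi$ has constant rank near $p$, and by the constant rank theorem $\phi^{-1}(\phi(p))$ is, near $p$, a connected manifold $\mathcal{N}$ of dimension greater than $6$. The configurations in $\mathcal{N}$ congruent to $p$ form the smooth image of an open subset of the six-dimensional group $\mathrm{Euc}(3)$, which has measure zero in $\mathcal{N}$. So there is a path $p^t$ in $\mathcal{N}$ from $p$ to a configuration that is not congruent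 to $p$.

Along this path the pins of each body $v$ keep their mutual distances, and we claim that a unique $m_v^t\in SE(3)$, continuous in $t$, carries the pins of $v$ to their positions at time $t$. If $v$ has exactly three pins, they are not collinear, and there is exactly one orientation-preserving isometry carrying a triangle to a given congruent triangle; it depends continuously on the latter. If $v$ has more pins, they affinely span $\mathbb{R}^3$, so the isometry is unique and continuous in $t$, and its determinant, being continuous with values $\pm1$, stays equal to $1$. We have $m^0_v=\mathrm{id}$ and $m_u^t(p_e)=p_e^t=m_v^t(p_e)$ for $e=uv$, so $m^t$ is a family of replacements. The isometries $m_v^1$ are not all equal, since otherwise $p^1$ would be congruent to $p$.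
\end{proof}

\subsection{The easy inequality}

\begin{lemma}\label{lem:lower}
Let $p$ be generic and let $\mathcal{P}$ be a partition of $V$. The motions of $(G,p)$ that are constant on each part of $\mathcal{P}$ form a space of dimension at least $6|\mathcal{P}|-h_G(\mathcal{P})$.
\end{lemma}

\begin{proof}
The maps $V\to\mathbb{R}^6$ that are constant on the parts form a space of dimension $6|\mathcal{P}|$. Edges inside a part impose no condition. The edges between parts $X$ and $X'$ require that $M_X-M_{X'}$ lie in the intersection of the spaces $L_{p_e}$. By Lemma~\ref{lem:wedge} this intersection has codimension $3$, $5$ or $6$ for one, two or at least three edges, which is $h_G(X,X')$.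
\end{proof}

\section{The parallelism lemma}\label{sec:parallel}

Look first at two bodies $u,v$ joined by two pins $p\neq q$, both edges oriented from $u$ to $v$. A motion has $M_u-M_v\in L_p\cap L_q=\mathbb{R}\,\hat p\wedge\hat q$, a rotation about the hinge line. A stress has $F_p=-F_q\in L_p\cap L_q$, a tension along the hinge line. Formula \eqref{eq:index} reads $7=12-6+1$, and at each pin the force is parallel to the axis of rotation. This is no accident.

\begin{lemma}\label{lem:parallel}
Let $p$ be generic, let $M$ be a motion and let $F$ be a stress of $(\Delta,p)$. Then for every edge $e$ the vectors $N_e$ and $F_e$ are linearly dependent.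
\end{lemma}

\begin{proof}
The idea is that a motion of a generic framework survives every small displacement of the pins, and that the stress tests whether it can. Let $\dot p\in(\mathbb{R}^3)^E$ be arbitrary and put $p(t)=p+t\dot p$. The rank of $R(p(t))$ is constant for $t$ near $0$, so the orthogonal projection onto its kernel is a smooth function of $t$. Applying it to $M$ gives motions $M(t)$ of $(\Delta,p(t))$, smooth in $t$, with $M(0)=M$. Write $N_e=(\omega_e,\tau_e)$ and $F_e=(f_e,p_e\times f_e)$, and let a dot denote the derivative at $t=0$. Differentiating $\omega_e(t)\times p_e(t)+\tau_e(t)=0$ gives $\dot N_e(p_e)+\omega_e\times\dot p_e=0$. Taking the dot product with $f_e$ and using \eqref{eq:power} gives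
\[
\langle\dot N_e,F_e\rangle+f_e\cdot(\omega_e\times\dot p_e)=0 .
\]
Sum over $e$. By \eqref{eq:adjoint} applied to $\dot M$, the first terms add up to zero because $F$ is in equilibrium. Hence $\sum_e(f_e\times\omega_e)\cdot\dot p_e=0$ for every $\dot p$, and so $f_e\times\omega_e=0$ for every $e$. Elements of $L_{p_e}$ are determined linearly by their first components, so $N_e$ and $F_e$ are dependent.
\end{proof}

\begin{remark}
Genericity cannot be dropped. Join two bodies by pins at the collinear points $0$, $e_1$, $2e_1$, where $e_1,e_2,e_3$ is the standard basis. The rotation with $\omega=e_1$ is a relative motion. The forces $e_2,-2e_2,e_2$ at the three pins have sum zero and total moment $-2e_3+2e_3=0$, so they form a stress that is not parallel to the axis. The proof breaks down where it should: moving the middle pin in the direction $e_3$ destroys the motion, and $-2e_2\cdot(e_1\times e_3)=2\neq0$. The same framework satisfies the count of Theorem~\ref{thm:rigid} and is not rigid.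
\end{remark}

\section{Reduction to separated graphs}\label{sec:reduction}

Lemma~\ref{lem:parallel} says nothing at an edge where $N_e=0$ for all motions. We therefore pass to graphs in which all bodies move relative to each other. A motion is \emph{separating} if it takes distinct values at distinct vertices. A graph $\Gamma$ is \emph{separated} if, for generic $p$ and any two vertices $u\neq v$, some motion has $M_u\neq M_v$. By Section~\ref{sec:generic} this does not depend on the choice of the generic $p$. A real vector space is not a finite union of proper subspaces, so a separated graph has a separating motion for every generic $p$. The restriction of a separating motion to a subgraph is a separating motion, so subgraphs of separated graphs are separated. Finally, a separated graph has edge multiplicities at most $2$: if three edges joined $u$ and $v$, then $M_u-M_v$ would vanish at three non-collinear points, and hence vanish, for all motions $M$.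

Let $\Delta=(V,E)$ be a graph with multiplicities at most $2$. Let $n_1$ and $n_2$ be the numbers of pairs of vertices joined by exactly one and exactly two edges (\emph{single} and \emph{double pairs}), and let $h(\Delta)=3n_1+5n_2$. For a stress $F$ and adjacent vertices $u,v$, the \emph{resultant}
\[
F_{uv}=\sum_{e\text{ between }u\text{ and }v}\varepsilon(u,e)F_e
\]
is the total force that $v$ exerts on $u$. In these terms
\begin{equation}\label{eq:equilibrium}
F_{uv}=-F_{vu},\qquad\sum_{u\text{ adjacent to }v}F_{vu}=0\quad\text{for every }v .
\end{equation}
A stress is \emph{trivial} if all its resultants vanish. A trivial stress is zero on single pairs, and on each double pair it is a tension along the hinge line, which can be chosen freely. So for generic $p$ the trivial stresses form a space of dimension $n_2$. Since $3|E|=3n_1+6n_2=h(\Delta)+n_2$, formula \eqref{eq:index} becomes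
\begin{equation}\label{eq:index2}
\dim\operatorname{Mot}(\Delta,p)=6|V|-h(\Delta)+\bigl(\dim\operatorname{Str}(\Delta,p)-n_2\bigr).
\end{equation}
Having a nontrivial stress means that $\dim\operatorname{Str}>n_2$, so this property too is the same for all generic $p$. The heart of the paper is the following statement.

\begin{proposition}\label{prop:main}
A generic realization of a separated graph has only trivial stresses.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:dof}, assuming Proposition~\ref{prop:main}]
Let $\Gamma$ be obtained from $G$ by contracting each class of $\mathcal{P}^*$ to a vertex and deleting the edges inside classes. The restriction of $p$ to $E(\Gamma)$ is generic. Every motion of $(G,p)$ is constant on the classes, and the edges inside classes impose no condition on such maps, so $\operatorname{Mot}(G,p)$ is identified with $\operatorname{Mot}(\Gamma,p)$. By the definition of $\mathcal{P}^*$, the graph $\Gamma$ is separated. So its multiplicities $d_G(X,X')$ are at most $2$, and $h(\Gamma)=h_G(\mathcal{P}^*)$. Proposition~\ref{prop:main} and \eqref{eq:index2} give $\dim\operatorname{Mot}(G,p)=6|\mathcal{P}^*|-h_G(\mathcal{P}^*)$.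 By Lemma~\ref{lem:lower}, $\dim\operatorname{Mot}(G,p)\geq6|\mathcal{P}|-h_G(\mathcal{P})$ for every $\mathcal{P}$, which gives the formula with the maximum. If $\mathcal{P}$ attains the maximum, then by Lemma~\ref{lem:lower} the motions constant on the parts of $\mathcal{P}$ form a subspace of dimension at least $\dim\operatorname{Mot}(G,p)$. So every motion is constant on the parts of $\mathcal{P}$, which means that $\mathcal{P}$ refines $\mathcal{P}^*$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:rigid}]
By Lemma~\ref{lem:infrigid} and Theorem~\ref{thm:dof}, a generic realization is rigid if and only if the maximum of $6|\mathcal{P}|-h_G(\mathcal{P})$ equals $6$. The partition $\{V\}$ gives the value $6$, so this holds if and only if $6|\mathcal{P}|-h_G(\mathcal{P})\leq6$ for all $\mathcal{P}$.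
\end{proof}

\section{A minimal stressed graph}\label{sec:minimal}

Suppose that Proposition~\ref{prop:main} is false. Until the end of Section~\ref{sec:count}, $C$ denotes a counterexample with the fewest edges and without isolated vertices, which may be deleted since they do not affect stresses. Thus $C$ is separated, it has a nontrivial stress in every generic position, and every subgraph with fewer edges has only trivial stresses. Let $n=|V(C)|\geq2$, and let $H$ be the simple graph underlying $C$. For a vertex $v$ let $d_1(v)$ and $d_2(v)$ be the numbers of neighbors joined to $v$ by one and by two edges. We call $(d_1(v),d_2(v))$ the \emph{type} of $v$ and $\operatorname{wd}(v)=3d_1(v)+5d_2(v)$ its \emph{weight}. The graph $C-v$ is obtained by deleting $v$ and the edges at $v$.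

\begin{lemma}\label{lem:minimal}
Let $p$ be a generic position of the pins of $C$, let $F$ be a nontrivial stress of $(C,p)$, and let $uv$ be an edge of $H$.
\begin{enumerate}
\item[(a)] $F_{uv}\neq0$.
\item[(b)] $M_u-M_v\in\mathbb{R}F_{uv}$ for every motion $M$ of $(C,p)$.
\item[(c)] $F_{uv}\in L_{p_e}$ for every edge $e$ between $u$ and $v$. In particular, if $u,v$ is a double pair with pins $x,y$, then $F_{uv}\in\mathbb{R}\,\hat x\wedge\hat y$.
\item[(d)] \emph{(Virtual work.)} For every vertex $w$ and every motion $M$ of $(C-w,p)$,
\[
\sum_{a\text{ adjacent to }w}\langle M_a,F_{wa}\rangle=0 .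
\]
\end{enumerate}
Moreover, $\sum_{v\in V(C)}(\operatorname{wd}(v)-12)<0$.
\end{lemma}

\begin{proof}
(a) If $F_{uv}=0$, delete the edges between $u$ and $v$. By \eqref{eq:equilibrium} the restriction of $F$ is still a stress, and it keeps a nonzero resultant. This contradicts minimality.

(b), (c) Let $M^\circ$ be a separating motion and $N^\circ=M^\circ_u-M^\circ_v\neq0$. By Lemma~\ref{lem:parallel}, $F_e\in\mathbb{R}N^\circ$ for each edge $e$ between $u$ and $v$, so $F_{uv}\in\mathbb{R}N^\circ$. Since $N^\circ\in L_{p_e}$ for each such $e$, this proves (c). By (a), some $F_e$ is nonzero and $\mathbb{R}F_e=\mathbb{R}N^\circ=\mathbb{R}F_{uv}$. Lemma~\ref{lem:parallel} applied to $M$ and this edge gives $M_u-M_v\in\mathbb{R}F_e$, which is (b).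

(d) For each edge $e$ of $C-w$ we have $\langle N_e,F_e\rangle=0$, since $L_{p_e}$ is totally isotropic. Apply \eqref{eq:adjoint} in $C-w$. By equilibrium in $C$, the sum $\sum_e\varepsilon(a,e)F_e$ over the edges of $C-w$ equals $-F_{aw}=F_{wa}$ if $a$ is adjacent to $w$, and $0$ otherwise.

For the last claim let $e$ be an edge of $C$ and let $C-e$ have the same vertex set as $C$. It has only trivial stresses, so $\dim\operatorname{Mot}(C-e,p)=6n-h(C-e)$ by \eqref{eq:index2}. This space contains the constants and a separating motion of $C$, so its dimension is at least $7$. Restoring $e$ raises $h$ by $3$ or by $2$, so $h(C)\leq6n-7+3$. Each adjacent pair is counted at both ends, so $\sum_v(\operatorname{wd}(v)-12)=2h(C)-12n\leq-8$.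
\end{proof}

So the average weight is less than $12$, and we must understand the vertices of weight at most $11$. Since no vertex is isolated, their types are
\[
(1,0),\quad(2,0),\quad(3,0),\quad(0,1),\quad(1,1),\quad(2,1),\quad(0,2).
\]
We begin with type $(2,0)$, the smallest case in which the pins have to be moved. It is the model for Section~\ref{sec:three}.

\begin{lemma}\label{lem:bar}
No vertex of $C$ has type $(2,0)$.
\end{lemma}

\begin{proof}
Let $v$ have type $(2,0)$, with neighbors $a_1\neq a_2$. Fix a generic position $p'$ of the pins of $C-v$, and let $q_1,q_2$ be variable positions of the pins $va_1,va_2$. Let $(p',q_1,q_2)$ be generic and let $F$ be a nontrivial stress in this position. A body with two pins acts as a bar: $F_{va_1}=-F_{va_2}$ lies in $L_{q_1}\cap L_{q_2}$, so it is a nonzero multiple of $\hat q_1\wedge\hat q_2$. Virtual work gives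
\begin{equation}\label{eq:bar}
\langle M_{a_1}-M_{a_2},\hat q_1\wedge\hat q_2\rangle=0\qquad\text{for every motion }M\text{ of }(C-v,p').
\end{equation}
By Lemma~\ref{lem:wedge}(b) the left side is $(q_2-q_1)\cdot(M_{a_1}(q_1)-M_{a_2}(q_2))$, so \eqref{eq:bar} says that the rest of the framework preserves the length of the bar to first order. The space $\operatorname{Mot}(C-v,p')$ does not depend on $q_1,q_2$. By \eqref{eq:thin}, equation \eqref{eq:bar} holds for a dense set of pairs $(q_1,q_2)$, hence for all pairs. Lemma~\ref{lem:wedge}(d) then gives $M_{a_1}=M_{a_2}$ for all motions of $C-v$. But $C-v$ is separated.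
\end{proof}

The types with a double pair are excluded by part (c) of Lemma~\ref{lem:minimal}. A priori the resultant of a double pair ranges over the five-dimensional space $L_x+L_y$; parallelism confines it to the hinge line.

\begin{lemma}\label{lem:low}
Every vertex of $C$ of weight less than $12$ has type $(3,0)$.
\end{lemma}

\begin{proof}
Fix a generic position and a nontrivial stress $F$, and let $v$ have one of the remaining types. For types $(1,0)$ and $(0,1)$, equilibrium at $v$ makes the only resultant zero, contrary to Lemma~\ref{lem:minimal}(a). For types $(1,1)$ and $(0,2)$, the two resultants at $v$ are $\pm F_0$ with $F_0\neq0$, and by Lemma~\ref{lem:minimal}(c), $F_0$ lies in $L_x$ for each of the three or four pins $x$ of $v$. This contradicts Lemma~\ref{lem:wedge}(c).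

Let $v$ have type $(2,1)$, with single pins $p_1,p_2$ and double pins $p_3,p_4$. The resultants satisfy $F_1+F_2+F_3=0$ with $F_1=\hat p_1\wedge x$ for some $x\in\mathbb{R}^4$, $F_2\in L_{p_2}$, and $F_3$ a nonzero multiple of $\hat p_3\wedge\hat p_4$. For $j=3,4$ the vector $\hat p_2\wedge\hat p_j\in L_{p_2}\cap L_{p_j}$ is orthogonal to $F_2$ and $F_3$, hence to $F_1$. By \eqref{eq:det}, $\det(\hat p_1,x,\hat p_2,\hat p_j)=0$, so $x\in\operatorname{span}(\hat p_1,\hat p_2,\hat p_j)$. Since $\hat p_1,\dots,\hat p_4$ is a basis of $\mathbb{R}^4$, the two spans meet in $\operatorname{span}(\hat p_1,\hat p_2)$, and $F_1\in\mathbb{R}\,\hat p_1\wedge\hat p_2$. Exchanging the indices $1$ and $2$ gives $F_2\in\mathbb{R}\,\hat p_1\wedge\hat p_2$. Then $F_3$ is a multiple of $\hat p_1\wedge\hat p_2$ and of $\hat p_3\wedge\hat p_4$, which are independent, so $F_3=0$, a contradiction.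
\end{proof}

\section{Bodies with three single pins}\label{sec:three}

For a vertex of type $(3,0)$ virtual work yields one linear relation among three quantities instead of the vanishing of one quantity, and we do not exclude this type directly. We show instead that it forces a very special relative motion of the three neighbors, and that this motion requires each neighbor to have many neighbors of its own.

\begin{proposition}\label{prop:three}
If $v\in V(C)$ has type $(3,0)$, then each neighbor of $v$ has degree at least $6$ in $H$.
\end{proposition}

Let $a_1,a_2,a_3$ be the neighbors of $v$. The numbering is arbitrary, so it suffices to treat $a_1$. Fix a generic position $p'$ of the pins of $C-v$, and let $q=(q_1,q_2,q_3)\in\mathbb{R}^9$ be a variable position of the pins $va_1,va_2,va_3$.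

\subsection{Extending motions to the body $v$}

The body $v$ sees a motion $M$ of $(C-v,p')$ only through the relative motions of its neighbors,
\[
\rho(M)=(A_1,A_2,A_3)=(M_{a_2}-M_{a_3},\;M_{a_3}-M_{a_1},\;M_{a_1}-M_{a_2}).
\]
Let $Z=\rho(\operatorname{Mot}(C-v,p'))$ and $z=\dim Z$. The space $Z$ does not depend on $q$, and $A_1+A_2+A_3=0$ on $Z$. Define linear functionals on $Z$ by
\[
\varphi_1=\langle A_1,\hat q_2\wedge\hat q_3\rangle,\qquad\varphi_2=\langle A_2,\hat q_3\wedge\hat q_1\rangle,\qquad\varphi_3=\langle A_3,\hat q_1\wedge\hat q_2\rangle,
\]
and let $K(q)\subseteq Z$ be their common kernel.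

Let $q$ be non-collinear. A motion $M$ of $C-v$ extends to a motion of $(C;p',q)$ if and only if some $X\in\mathbb{R}^6$ satisfies $X(q_i)=M_{a_i}(q_i)$ for $i=1,2,3$. By Lemma~\ref{lem:wedge}(b),
\[
(q_j-q_i)\cdot\bigl(M_{a_i}(q_i)-M_{a_j}(q_j)\bigr)=\langle M_{a_i}-M_{a_j},\hat q_i\wedge\hat q_j\rangle,
\]
so Lemma~\ref{lem:triangle} shows that
\begin{equation}\label{eq:extend}
M\text{ extends to a motion of }(C;p',q)\text{ if and only if }\rho(M)\in K(q),
\end{equation}
and that the value $X=M_v$ is then unique. The relative motions at the three pins, $N_i=X-M_{a_i}\in L_{q_i}$, satisfy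
\begin{equation}\label{eq:NA}
N_2-N_1=A_3,\qquad N_3-N_2=A_1,\qquad N_1-N_3=A_2 .
\end{equation}
They depend only on $q$ and $A=\rho(M)\in K(q)$. Indeed, $N_1$ solves the linear system $N_1(q_1)=0$, $N_1(q_2)=-A_3(q_2)$, $N_1(q_3)=A_2(q_3)$, whose $9\times6$ matrix $B(q)$ has rank $6$ by Lemma~\ref{lem:wedge}(c). With $b(q,A)$ the right-hand side, $N_1=(B^{T}B)^{-1}B^{T}b$. So $N_1$, and by \eqref{eq:NA} also $N_2$ and $N_3$, are rational functions of $(q,A)$ that are continuous over non-collinear $q$.

\subsection{What the stress imposes}

Let $r$ be the maximal rank of $(\varphi_1,\varphi_2,\varphi_3)\colon Z\to\mathbb{R}^3$ over non-collinear $q$, let $\mathcal{U}$ be the set of non-collinear $q$ where it is attained, and let $k=z-r$, so that $\dim K(q)=k$ on $\mathcal{U}$. The set $\mathcal{U}$ is open and semialgebraic, and its complement lies in the zero set of a nonzero polynomial, namely the product of $|(q_2-q_1)\times(q_3-q_1)|^2$ with a suitable minor of order $r$. Call $q$ \emph{good} if $q\in\mathcal{U}$ and $(p',q)$ is generic. By \eqref{eq:thin} the set of $q$ that are not good is thin. Put $\Pi_q=\operatorname{span}(\hat q_1,\hat q_2,\hat q_3)$.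

\begin{lemma}\label{lem:good}
Let $q$ be good, let $F$ be a nontrivial stress of $(C;p',q)$, and put $F_i=F_{va_i}$.
\begin{enumerate}
\item[(a)] There are numbers $x_{ij}=x_{ji}$, not all zero, such that $F_i=\sum_{j\neq i}x_{ij}\,\hat q_i\wedge\hat q_j$ and
\begin{equation}\label{eq:relation}
x_{23}\varphi_1+x_{31}\varphi_2+x_{12}\varphi_3=0\quad\text{on }Z .
\end{equation}
In particular $r\leq2$.
\item[(b)] For every $A\in K(q)$ the vectors $N_1,N_2,N_3$ are linearly dependent.
\item[(c)] For some $A\in K(q)$ the vectors $N_1,N_2,N_3$ are pairwise independent. In particular $k\geq1$.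
\end{enumerate}
\end{lemma}

\begin{proof}
We have $F_1+F_2+F_3=0$ and $0\neq F_i\in L_{q_i}$.

(a) Write $F_1=\hat q_1\wedge x$. The vector $\hat q_2\wedge\hat q_3$ is orthogonal to $F_2$ and $F_3$, hence to $F_1$, so $x\in\Pi_q$ by \eqref{eq:det}. Thus $F_1=x_{12}\,\hat q_1\wedge\hat q_2+x_{13}\,\hat q_1\wedge\hat q_3$, and permuting the indices gives the same form for $F_2$ and $F_3$. The coefficient of $\hat q_i\wedge\hat q_j$, $i<j$, in $F_1+F_2+F_3$ is $x_{ij}-x_{ji}$, and these three products are independent, so $x_{ij}=x_{ji}$. In other words, the three forces are those of a triangle of bars with tensions $x_{ij}$. Virtual work gives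
\[
0=\sum_i\langle M_{a_i},F_i\rangle=\sum_{i<j}x_{ij}\langle M_{a_i}-M_{a_j},\hat q_i\wedge\hat q_j\rangle,
\]
and the terms for $(i,j)=(1,2),(1,3),(2,3)$ are $x_{12}\varphi_3$, $x_{13}\varphi_2$, $x_{23}\varphi_1$.

(b) Write $A=\rho(M)$. By \eqref{eq:extend}, $M$ extends to $C$, and Lemma~\ref{lem:minimal}(b) gives $N_i\in\mathbb{R}F_i$. The $F_i$ span a space of dimension at most $2$.

(c) If two of the $F_i$ were parallel, all three would be, and $F_1$ would be a nonzero element of $L_{q_1}\cap L_{q_2}\cap L_{q_3}=0$. So the $F_i$ are pairwise independent. For a separating motion of $(C;p',q)$ the $N_i$ are nonzero multiples of the $F_i$. The corresponding $A$ lies in $K(q)$ and is nonzero because $A_3=N_2-N_1\neq0$.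
\end{proof}

\subsection{The shape of $Z$}

Parts (a) and (b) of Lemma~\ref{lem:good} pull in opposite directions. Consider the pairs $(q,A)$ with $A\in K(q)$. Because $r\leq2$, they form a set of dimension $9+z-r\geq z+7$, so the projection to $Z$ has a fiber of dimension at least $7$: some $A$ is compatible with a seven-parameter family of triangles. On the other hand, the dependence of $N_1,N_2,N_3$ restricts the triangles that go with a given $A$. Comparing the two bounds determines $Z$ completely.

\begin{lemma}\label{lem:shape}
We have $z=3$, $r=2$, $k=1$, and there are nonzero numbers $\alpha_1,\alpha_2,\alpha_3$ with sum zero and a three-dimensional subspace $\Pi\subseteq\mathbb{R}^4$ such that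
\[
Z=\bigl\{(\alpha_1N,\alpha_2N,\alpha_3N):N\in\textstyle\bigwedge^2\Pi\bigr\}.
\]
\end{lemma}

\begin{proof}
Let $\mathcal{K}=\{(q,A):q\in\mathcal{U},\ A\in K(q)\}$, a semialgebraic set. Near any point of $\mathcal{U}$ some minor of order $r$ is nonzero, and the equations $\varphi_i=0$ express $r$ coordinates of $A$ as smooth functions of $q$ and of the other $k$ coordinates. So $\mathcal{K}$ is a manifold that has dimension $9+k$ at every point, and in these charts one sees that the points over good $q$ are dense in $\mathcal{K}$. By Lemma~\ref{lem:good}(b) and continuity, $N_1,N_2,N_3$ are dependent on all of $\mathcal{K}$. Let $\mathcal{Y}\subseteq\mathcal{K}$ be the subset where they are pairwise independent. It is open in $\mathcal{K}$, semialgebraic, and nonempty by Lemma~\ref{lem:good}(c). Every nonempty open semialgebraic subset of $\mathcal{Y}$ has dimension $9+k$.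

At a point of $\mathcal{Y}$ the $N_i$ span a two-dimensional space $T$. The form $Q$ vanishes at each $N_i\in L_{q_i}$, and a quadratic form in two variables that vanishes at three pairwise independent vectors is zero. So $T$ is totally isotropic. By \eqref{eq:NA}, $A_1,A_2,A_3$ are nonzero elements of $T$.

We bound the fibers of the projection $\mathcal{Y}\to Z$. Fix $A$. The vector $N_1$ determines $N_2$ and $N_3$ by \eqref{eq:NA}, and $q_i$ lies on the axis of $N_i\neq0$. So the map $q\mapsto N_1(q,A)$ has fibers of dimension at most $3$, and by (D1):
\begin{equation}\label{eq:fiber}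
\begin{array}{l}\text{the set of }q\text{ with }(q,A)\in\mathcal{Y}\text{ and }N_1(q,A)\text{ in a given}\\ \text{semialgebraic set of dimension}\leq d\text{ has dimension}\leq d+3.\end{array}
\end{equation}

Let $\mathcal{Y}_1\subseteq\mathcal{Y}$ be the open subset where $A_1,A_2$ are independent. There $T=\operatorname{span}(A_1,A_2)$ is determined by $A$, and $N_1\in T$. By \eqref{eq:fiber} the fibers of $\mathcal{Y}_1\to Z$ have dimension at most $5$. If $\mathcal{Y}_1$ were nonempty, (D1) would give $9+k\leq z+5=k+r+5\leq k+7$, which is false. So $A_1,A_2$ are dependent at every point of $\mathcal{Y}$.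

Now $A$ no longer determines $T$, but isotropy still restricts $N_1$: it lies in $\{N\in A_3^\perp:Q(N)=0\}$. The space $A_3^\perp$ has dimension $5$, so it is not totally isotropic, and this set has dimension at most $4$. By \eqref{eq:fiber} the fibers of $\mathcal{Y}\to Z$ have dimension at most $7$. Let $Y\subseteq Z$ be the image of $\mathcal{Y}$. Then (D1) gives
\[
z\geq\dim Y\geq9+k-7=k+2\geq k+r=z .
\]
Hence $r=2$, $z=k+2\geq3$ and $\dim Y=z$. The conditions ``$A_1,A_2$ are dependent'' and ``$Q(A_1)=0$'' are polynomial and hold on $Y$, so by (D2) they hold on $Z$.

The map $A\mapsto(A_1,A_2)$ is injective on $Z$, so Lemma~\ref{lem:pairs} gives $Z=\{(\alpha_1N,\alpha_2N,\alpha_3N):N\in U\}$ with $\alpha_3=-\alpha_1-\alpha_2$ and $\dim U=z\geq3$. Each $\alpha_i$ is nonzero because $A_i\neq0$ on $\mathcal{Y}$. Since $Q(\alpha_1N)=0$ for $N\in U$, the space $U$ is totally isotropic. So $z=3$ and $k=1$, and Lemma~\ref{lem:isotropic} applies.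

Suppose that $U=c\wedge\mathbb{R}^4$. Choose $q$ such that $c,\hat q_1,\hat q_2,\hat q_3$ is a basis of $\mathbb{R}^4$. For $(i,j,l)$ a cyclic permutation of $(1,2,3)$ and $N=c\wedge x$, formula \eqref{eq:det} gives $\varphi_i=-\alpha_i\det(c,x,\hat q_j,\hat q_l)$. This is nonzero at $x=\hat q_i$ and zero at $x=\hat q_j$ and $x=\hat q_l$, so the three functionals are independent, contrary to $r=2$. Hence $U=\bigwedge^2\Pi$.
\end{proof}

\subsection{Many forces, one motion}

It remains to exploit the shape of $Z$. The point is that many triangles $q$ have the same space $K(q)$. A single motion of $C-v$ then extends to $v$ for all of them, and by parallelism it prescribes the lines of all forces on $a_1$ other than the force from $v$. The force from $v$, however, changes with $q$. The following case shows the mechanism without projective notation.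

\begin{example}\label{ex:infinity}
Let $\Pi=\mathbb{R}^3\times\{0\}$. Then $\bigwedge^2\Pi=\{(0,\tau):\tau\in\mathbb{R}^3\}$, so the bodies $a_1,a_2,a_3$ translate relative to each other with velocities $\alpha_i\tau$. Here $\varphi_1=\alpha_1\,\tau\cdot(q_3-q_2)$, $\varphi_2=\alpha_2\,\tau\cdot(q_1-q_3)$, $\varphi_3=\alpha_3\,\tau\cdot(q_2-q_1)$. The kernel $K(q)$ consists of the $\tau$ normal to the triangle, so it is the same for all horizontal triangles, say. The relation among the functionals is $\sum_i\varphi_i/\alpha_i=0$, so $F_1$ is a force at $q_1$ in the direction $(q_2-q_1)/\alpha_3+(q_3-q_1)/\alpha_2$. As $q$ runs through the horizontal triangles, $F_1$ runs through horizontal forces at arbitrary points. These span the five-dimensional space of all $(f,g)$ with $f$ horizontal, while $F_1$ must be a sum of vectors on fixed lines, one for each other neighbor of $a_1$.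
\end{example}

In general, let $\eta$ be a linear form on $\mathbb{R}^4$ with kernel $\Pi$. It plays the role of the last coordinate in the example. Call $q$ \emph{very good} if it is good and $\eta(\hat q_i)\neq0$ for $i=1,2,3$. The polynomial $x\mapsto\eta(\hat x)$ is nonzero because the vectors $\hat x$ span $\mathbb{R}^4$, so the set of $q$ that are not very good is thin. For very good $q$ we have $\Pi_q\neq\Pi$, and $\ell_q=\Pi\cap\Pi_q$ has dimension $2$. Projectively, $\ell_q$ is the line in which the plane of the triangle meets $\Pi$.

\begin{lemma}\label{lem:KF}
Let $q$ be very good, let $\nu$ span $\bigwedge^2\ell_q$, and put $y_i=\hat q_i/\eta(\hat q_i)$. Then $K(q)=\mathbb{R}(\alpha_1\nu,\alpha_2\nu,\alpha_3\nu)$, and for every nontrivial stress $F$ of $(C;p',q)$ there is $\kappa\neq0$ with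
\[
F_{va_1}=\kappa\,y_1\wedge\Bigl(\frac{1}{\alpha_3}\,y_2+\frac{1}{\alpha_2}\,y_3\Bigr).
\]
\end{lemma}

\begin{proof}
We have $\nu\in\bigwedge^2\Pi$, and $\langle\nu,\hat q_i\wedge\hat q_j\rangle=0$ by \eqref{eq:det}, since the four vectors in the determinant lie in $\Pi_q$. So $(\alpha_1\nu,\alpha_2\nu,\alpha_3\nu)\in K(q)$, and $\dim K(q)=1$.

Write $\eta_i=\eta(\hat q_i)$. Since $\eta(y_i)=1$, the vectors $y_2-y_1$ and $y_3-y_1$ lie in $\Pi$, and
\[
y_2\wedge y_3+y_3\wedge y_1+y_1\wedge y_2=(y_2-y_1)\wedge(y_3-y_1)\in\textstyle\bigwedge^2\Pi .
\]
The space $\bigwedge^2\Pi$ is totally isotropic, so pairing with $N\in\bigwedge^2\Pi$ gives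
\[
\frac{\varphi_1}{\alpha_1\eta_2\eta_3}+\frac{\varphi_2}{\alpha_2\eta_3\eta_1}+\frac{\varphi_3}{\alpha_3\eta_1\eta_2}=0\quad\text{on }Z .
\]
The three functionals have rank $r=2$, so a linear relation among them is unique up to scaling. Comparing with \eqref{eq:relation}, we get $\kappa\neq0$ with $x_{12}\eta_1\eta_2=\kappa/\alpha_3$ and $x_{13}\eta_1\eta_3=\kappa/\alpha_2$. Substitute into $F_{va_1}=x_{12}\eta_1\eta_2\,y_1\wedge y_2+x_{13}\eta_1\eta_3\,y_1\wedge y_3$.
\end{proof}

We now want a family of triangles with $\ell_q$ fixed, that is, triangles whose planes pass through a fixed line of $\Pi$. Such a family has dimension $7$ in $\mathbb{R}^9$, so it could lie entirely in the thin set of triangles that are not very good. The line has to be chosen to avoid this. For $\gamma,\delta\in\Pi$ and $w=(q_1,s_2,t_2,s_3,t_3)\in\mathbb{R}^7$ put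
\[
Y_i=\hat q_1+s_i\gamma+t_i\delta\in\mathbb{R}^4\qquad(i=2,3),
\]
and let $\lambda_i$ be the last coordinate of $Y_i$. Where $\lambda_2\lambda_3\neq0$, define $\theta(\gamma,\delta,w)=(q_1,q_2,q_3)$ by $\hat q_i=Y_i/\lambda_i$.

\begin{lemma}\label{lem:pencil}
There are independent $\gamma,\delta\in\Pi$ such that, for all $w$ outside a thin subset of $\mathbb{R}^7$, the triangle $q=\theta(\gamma,\delta,w)$ is defined and very good and $\ell_q=\operatorname{span}(\gamma,\delta)$.
\end{lemma}

\begin{proof}
The image of $\theta$ contains every non-collinear $q$ with all $\eta(\hat q_i)\neq0$. To see this, let $\gamma,\delta$ be a basis of $\Pi\cap\Pi_q$. For $i=2,3$ the vector $\frac{\eta(\hat q_1)}{\eta(\hat q_i)}\hat q_i-\hat q_1$ lies in $\Pi_q$ and in $\ker\eta$, so it equals $s_i\gamma+t_i\delta$ for some $s_i,t_i$, and then $Y_i$ is a nonzero multiple of $\hat q_i$. So the image of $\theta$ contains a nonempty open set.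

Let $P_1,P_2,\dots$ be nonzero polynomials on $\mathbb{R}^9$ whose zero sets cover the triangles that are not very good. With $m_j=\deg P_j$, the function $\tilde P_j=(\lambda_2\lambda_3)^{m_j}\,P_j\circ\theta$ is a polynomial on $\Pi^2\times\mathbb{R}^7$, and it is nonzero because $P_j$ does not vanish on an open set. Expand $\tilde P_j$ in the monomials in $w$ and let $c_j(\gamma,\delta)$ be a nonzero coefficient. The pairs $(\gamma,\delta)$ that are dependent or satisfy some $c_j(\gamma,\delta)=0$ form a thin subset of $\Pi^2$. Fix a pair outside it. Then each $\tilde P_j(\gamma,\delta,\cdot)$ is a nonzero polynomial in $w$, and so is $\lambda_2\lambda_3$, which equals $1$ when all $s_i,t_i$ vanish. Outside the union of their zero sets, $q=\theta(\gamma,\delta,w)$ is defined and very good. For such $q$ the three-dimensional space $\Pi_q$ is contained in $\operatorname{span}(\hat q_1,\gamma,\delta)$, hence equal to it. So $\ell_q$ contains $\gamma$ and $\delta$, and it has dimension $2$.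
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:three}]
Fix $\gamma,\delta$ as in Lemma~\ref{lem:pencil}, let $\ell_0=\operatorname{span}(\gamma,\delta)$, and call $w$ \emph{admissible} if it lies outside the thin set of that lemma. By Lemma~\ref{lem:KF}, $K(q)$ is one and the same space $K_0$ for all $q=\theta(\gamma,\delta,w)$ with $w$ admissible. Take one such triangle and a separating motion of $C$ in that position, and let $M$ be its restriction to $C-v$. Then $\rho(M)\in K_0$, so by \eqref{eq:extend} the same $M$ extends to a motion of $(C;p',q)$ for every triangle $q$ of the family.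

Let $B$ be the set of neighbors of $a_1$ in $H$ other than $v$, and let
\[
W=\operatorname{span}\{M_{a_1}-M_b:b\in B\},
\]
a space of dimension at most $|B|$ that does not depend on $q$. Let $w$ be admissible, $q=\theta(\gamma,\delta,w)$, and let $F$ be a nontrivial stress of $(C;p',q)$. For $b\in B$, Lemma~\ref{lem:minimal}(b) applied to the extension of $M$ gives $0\neq M_{a_1}-M_b\in\mathbb{R}F_{a_1b}$, so $F_{a_1b}\in W$. Equilibrium at $a_1$ gives $F_{va_1}=-F_{a_1v}=\sum_{b\in B}F_{a_1b}\in W$.

Since $\eta(Y_i)=\eta(\hat q_1)$, we have $y_i=Y_i/\eta(\hat q_1)=y_1+(s_i\gamma+t_i\delta)/\eta(\hat q_1)$ for $i=2,3$. As $y_1\wedge y_1=0$, Lemma~\ref{lem:KF} shows that $F_{va_1}$ is a nonzero scalar times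
\[
\hat q_1\wedge(\mu\gamma+\mu'\delta),\qquad\mu=\frac{s_2}{\alpha_3}+\frac{s_3}{\alpha_2},\qquad\mu'=\frac{t_2}{\alpha_3}+\frac{t_3}{\alpha_2}.
\]
This vector is a continuous function of $w\in\mathbb{R}^7$ that lies in $W$ for all admissible $w$. These are dense, so it lies in $W$ for all $w$, that is, for all $q_1\in\mathbb{R}^3$ and $\mu,\mu'\in\mathbb{R}$. The vectors $\hat q_1$ span $\mathbb{R}^4$, so $W$ contains $x\wedge\gamma$ and $x\wedge\delta$ for all $x\in\mathbb{R}^4$. Complete $\gamma,\delta$ to a basis $\gamma,\delta,x_1,x_2$ of $\mathbb{R}^4$. Then $W$ contains the five independent vectors $\gamma\wedge\delta$, $x_i\wedge\gamma$, $x_i\wedge\delta$ $(i=1,2)$. Hence $|B|\geq5$, and $a_1$ has degree at least $6$ in $H$.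
\end{proof}

\section{The final count}\label{sec:count}

\begin{proof}[Proof of Proposition~\ref{prop:main}]
Give each vertex $v$ of the minimal counterexample $C$ the charge $\operatorname{wd}(v)-12$. By Lemma~\ref{lem:minimal} the total charge is negative. Let $S_3$ be the set of vertices of type $(3,0)$ and let $S_6$ be the set of vertices of degree at least $6$ in $H$; these sets are disjoint. A vertex of $S_3$ has charge $-3$. A vertex of $S_6$ of degree $d$ has charge at least $3d-12\geq d$; this inequality is the reason why degree $6$ is needed in Proposition~\ref{prop:three}. By Lemma~\ref{lem:low} every other vertex has nonnegative charge. By Proposition~\ref{prop:three}, each of the three edges of $H$ at a vertex of $S_3$ has its other end in $S_6$, so $H$ has $3|S_3|$ edges between $S_3$ and $S_6$, and $\sum_{u\in S_6}\deg_H(u)\geq3|S_3|$. The total charge is therefore at least $-3|S_3|+3|S_3|=0$, a contradiction.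
\end{proof}

This completes the proofs of Theorems~\ref{thm:rigid} and~\ref{thm:dof}.

\section{Line graphs and edge connectivity}\label{sec:cor}

Let $J$ be a simple graph with a placement $p\colon V(J)\to\mathbb{R}^3$ of its vertices. An \emph{infinitesimal flex} of the bar-joint framework $(J,p)$ is a map $u\colon V(J)\to\mathbb{R}^3$ with $(p_x-p_y)\cdot(u_x-u_y)=0$ for every edge $xy$. For generic $p$, these equations, one for each edge, represent the \emph{generic three-dimensional rigidity matroid} of $J$, so its rank is $3|V(J)|$ minus the dimension of the space of flexes. The \emph{line graph} $L(G)$ is the simple graph with vertex set $E$ in which two edges of $G$ are adjacent when they share an endpoint.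

\begin{corollary}\label{cor:line}
If every vertex of $G$ has degree at least $3$, then the generic three-dimensional rigidity matroid of $L(G)$ has rank $3|E|-\max_{\mathcal{P}}\{6|\mathcal{P}|-h_G(\mathcal{P})\}$.
\end{corollary}

\begin{proof}
Let $p\colon E\to\mathbb{R}^3$ be generic and let $u$ be a flex of $(L(G),p)$. The edges of $G$ at a vertex $v$ form a complete subgraph of $L(G)$ on at least three points. By Lemma~\ref{lem:triangle} a unique $M_v\in\mathbb{R}^6$ agrees with $u$ at three of them, say $q_1,q_2,q_3$. It agrees with $u$ at any further point $x=p_e$ of this subgraph, because the vector $u_e-M_v(x)$ is orthogonal to the three independent vectors $x-q_i$. For $e=vv'$ we get $M_v(p_e)=u_e=M_{v'}(p_e)$, so $M$ is a motion of $(G,p)$. Conversely, a motion $M$ defines $u_e=M_v(p_e)$ for $e$ at $v$, and $u$ is a flex by Lemma~\ref{lem:wedge}(b), since every edge of $L(G)$ joins two pins of a common body. The two linear maps are inverse to each other, so the space of flexes has dimension $\dim\operatorname{Mot}(G,p)$. Apply Theorem~\ref{thm:dof}.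
\end{proof}

For $G=K_4$, partitions with part sizes $(1,1,1,1)$, $(2,1,1)$, $(2,2)$, $(3,1)$, $(4)$ give the values $24-18$, $18-13$, $12-6$, $12-6$, $6-0$. The maximum is $6$, and $L(K_4)$, the graph of the octahedron with its $12$ edges, has rank $18-6=12$.

A graph is \emph{$k$-edge-connected} if at least $k$ edges leave every nonempty proper subset of its vertex set.

\begin{corollary}\label{cor:conn}
If $G$ is $5$-edge-connected, then its generic body-pin realizations in $\mathbb{R}^3$ are rigid. The number $5$ cannot be replaced by $4$.
\end{corollary}

\begin{proof}
Suppose that a generic realization is not rigid. By Lemma~\ref{lem:infrigid} and Theorem~\ref{thm:dof}, $6|\mathcal{P}^*|-h_G(\mathcal{P}^*)\geq7$, so $|\mathcal{P}^*|\geq2$, and distinct parts are joined by at most two edges. At least five edges leave each part, so at least $\frac52|\mathcal{P}^*|$ edges join distinct parts. A pair joined by one or two edges contributes $3$ or $\frac52$ per edge to $h_G(\mathcal{P}^*)$. Hence $h_G(\mathcal{P}^*)\geq\frac{25}{4}|\mathcal{P}^*|>6|\mathcal{P}^*|$, a contradiction. For the second statement take the doubled cycle of Example~\ref{ex:cycle} with $n\geq7$.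 It is not rigid, and it is $4$-edge-connected because at least two edges of the cycle, each doubled, leave every nonempty proper subset.
\end{proof}

\begin{thebibliography}{1}

\bibitem{BCR}
Bochnak, Coste and Roy, \emph{Real Algebraic Geometry}.

\end{thebibliography}
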